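
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{The range of the wave-limit: the Matsaev class does not suffice, the trace class does}


\begin{abstract}
Let $\psi$ be an operator-valued function with positive real part in the unit disk, let $B=(1-\psi)/(1+\psi)$, and let $\mathcal L(\theta)$ be the overlapping space of the de Branges--Rovnyak space $\mathcal H(B)$. The wave-limit is a partial isometry of $\mathcal L(\psi)$ into $\mathcal L(\theta)$. It was conjectured that its range is all of $\mathcal L(\theta)$ whenever the self-adjoint part of $\psi(0)$ is of Matsaev class. We disprove this. For every nonincreasing null sequence $(s_n)$ with divergent sum there is a $\psi$ with $\psi(0)\ge0$ compact and $s_n(\psi(0))\le s_n$ for which the wave-limit is zero although $\mathcal L(\theta)\neq\{0\}$. In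 the other direction the range is all of $\mathcal L(\theta)$ if the self-adjoint part of $\psi(0)$ is of trace class. Hence an ideal of compact operators guarantees full range exactly when it is contained in the trace class.
\end{abstract}

\section{The question and the answer}

\subsection{The spaces}

Let $\mathcal C$ be a Hilbert space, and let $\mathcal C(z)$ be the Hilbert space of power series $f(z)=\sum_{n\ge0}a_nz^n$ with coefficients in $\mathcal C$ and $\|f\|^2_{\mathcal C(z)}=\sum_n\|a_n\|^2<\infty$. Inner products and norms without subscript are those of $\mathcal C$ or of $\mathcal C(z)$. ``Operator'' means bounded operator, $\operatorname{Re}S=\frac12(S+S^*)$, and $s_1(S)\ge s_2(S)\ge\cdots$ are the singular values of a compact operator $S$.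

If $S$ is an operator on a Hilbert space, its range carries the \emph{range norm}, for which $\|Sk\|_{\operatorname{ran}S}=\|k\|$ when $k\perp\ker S$.

Let $B(z)$ be a power series whose coefficients are operators on $\mathcal C$ and which represents a function bounded by one in the unit disk. Multiplication by $B(z)$ is then a contraction $M$ of $\mathcal C(z)$. Let $\mathcal M(B)=\operatorname{ran}M$ with the range norm. The space $\mathcal H(B)$ is the complementary space to $\mathcal M(B)$ in the sense of de Branges and Rovnyak: the unique Hilbert space contained contractively in $\mathcal C(z)$ with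
\[
\|c\|^2=\inf\{\|a\|^2_{\mathcal H(B)}+\|b\|^2_{\mathcal M(B)}:\ c=a+b,\ a\in\mathcal H(B),\ b\in\mathcal M(B)\}
\qquad (c\in\mathcal C(z)).
\]
Equivalently, and this is the description we use, $\mathcal H(B)=\operatorname{ran}(I-MM^*)^{1/2}$ with the range norm. If $M$ is isometric, $\mathcal H(B)$ is the orthogonal complement of the range of $M$. In general $\mathcal H(B)$ and $\mathcal M(B)$ may intersect, and the \emph{overlapping space} of $\mathcal H(B)$ measures the intersection. It is the set $\mathcal L$ of all $f\in\mathcal C(z)$ with $Bf\in\mathcal H(B)$, with the norm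
\begin{equation}\label{overlap}
\|f\|^2_{\mathcal L}=\|f\|^2_{\mathcal C(z)}+\|Bf\|^2_{\mathcal H(B)} .
\end{equation}

Now let $\psi(z)$ be a power series with operator coefficients which represents a function in the unit disk with $\psi(z)+\psi(z)^*\ge0$ for $|z|<1$. Since $\operatorname{Re}(1+\psi(z))\ge1$, the operator $1+\psi(z)$ is invertible. The function
\[
B(z)=\frac{1-\psi(z)}{1+\psi(z)}
\]
is bounded by one in the disk, and $1+B(z)=2(1+\psi(z))^{-1}$ is invertible. The space $\mathcal L(\psi)$ is the unique Hilbert space of power series for which multiplication by $1+B(z)$ is an isometry of $\mathcal L(\psi)$ \emph{onto} $\mathcal H(B)$. Its elements $\frac12(1+\psi)h$, $h\in\mathcal H(B)$, converge in the disk and are regarded as functions there. In $\mathcal L(\psi)$ the difference-quotient transformation $f(z)\mapsto[f(z)-f(0)]/z$ has an isometric adjoint. The overlapping space of $\mathcal H(B)$ is isometrically equal to a space $\mathcal L(\theta)$ for some $\theta$ of the same kind as $\psi$. We write $\mathcal L(\theta)$ for it from now on.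 Throughout, $B$, $M$ and $\theta$ are the ones belonging to the $\psi$ under discussion, and $T=M^*$ is the adjoint in $\mathcal C(z)$ of multiplication by $B$.

\subsection{The wave-limit}

Elements of $\mathcal L(\psi)$ need not lie in $\mathcal C(z)$. Those that do are called \emph{square summable}. The following result of de Branges and Shulman relates $\mathcal L(\psi)$ and $\mathcal L(\theta)$. There is a partially isometric transformation $W$ of $\mathcal L(\psi)$ into $\mathcal L(\theta)$, the \emph{wave-limit}, which commutes with the difference-quotient transformation and satisfies: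
\begin{enumerate}
\item[(W1)] $W$ is isometric on the square summable elements of $\mathcal L(\psi)$, and $Wf=(I+T)f$ for these elements;
\item[(W2)] $W$ annihilates the orthogonal complement in $\mathcal L(\psi)$ of the set of square summable elements.
\end{enumerate}
Apart from the fact that $W$ is a partial isometry, only (W1) and (W2) are used below; they determine $W$. The reason why $I+T$ is the right transformation is a short computation, given in Proposition~\ref{isometry}.

Two scalar examples show what $W$ sees and what it ignores. They use the reproducing kernel of $\mathcal L(\psi)$, which is $\frac12[\psi(z)+\overline{\psi(w)}]/(1-z\bar w)$ by Lemma~\ref{kernels} below.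

\begin{example}\label{exconst}
Let $\mathcal C=\mathbb C$ and $\psi=q>0$ constant. Then $B=\beta=(1-q)/(1+q)$ and $\mathcal L(\psi)$ is $\mathcal C(z)$ with norm squared $q^{-1}\|f\|^2$. Here $\|h\|^2_{\mathcal H(B)}=(1-\beta^2)^{-1}\|h\|^2$, so \eqref{overlap} gives $\|f\|^2_{\mathcal L(\theta)}=(1-\beta^2)^{-1}\|f\|^2$. Every element is square summable, and $W$ is multiplication by $1+\beta$. It is isometric because $(1+\beta)^2/(1-\beta^2)=(1+\beta)/(1-\beta)=1/q$. The range of $W$ is all of $\mathcal L(\theta)$.
\end{example}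

\begin{example}\label{exsing}
Let $\mathcal C=\mathbb C$ and $\psi(z)=(1+z)/(1-z)$. Then $B(z)=-z$, $M$ is isometric, and $\mathcal H(B)$ consists of the constants. If $Bf=-zf$ is constant then $f=0$, so $\mathcal L(\theta)=\{0\}$. The space $\mathcal L(\psi)$ is spanned by $1/(1-z)$, which is not square summable. So $W=0$, and its range is again all of $\mathcal L(\theta)$.
\end{example}

It is known that the range of the wave-limit can be a proper subspace of $\mathcal L(\theta)$. The question is when it is everything. If $\dim\mathcal C<\infty$ the range is full, by Theorem~\ref{thmB} below. The same holds for orthogonal direct sums $\psi=\bigoplus\psi_i$ with finite-dimensional summands: the spaces split, $W$ restricted to $\mathcal L(\psi_i)$ is the wave-limit of $\psi_i$, and the range of $W$ is closed. So failure requires infinitely many dimensions that are genuinely coupled, and one may hope to prevent it by making $\operatorname{Re}\psi(0)$ small in a suitable ideal of compact operators. A compact operator belongs to the \emph{Matsaev class} if its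 singular values satisfy $\sum_ns_n/(2n+1)<\infty$. The following is conjectured in~\cite{source}.

\medskip
\noindent\textbf{Conjecture.} \emph{The range of the wave-limit contains every element of $\mathcal L(\theta)$ if the self-adjoint part of $\psi(0)$ is of Matsaev class.}

\subsection{Results}

\begin{theorem}\label{thmA}
Let $s_1\ge s_2\ge\cdots$ with $s_n\to0$ and $\sum s_n=\infty$. There is a $\psi$, with coefficients operators on $\mathcal C=\ell^2$, such that $\psi(0)=Q\ge0$ is compact with $s_n(Q)\le s_n$ for all $n$, the only square summable element of $\mathcal L(\psi)$ is $0$ (so that $W=0$), and $\mathcal L(\theta)\ne\{0\}$.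
\end{theorem}

For $s_n=1/n$ one has $\sum_ns_n/(2n+1)<\infty$. Then $\psi(0)$ is self-adjoint, of Matsaev class, and in the Schatten class $S_p$ for every $p>1$, while $W=0$ and $\mathcal L(\theta)\neq\{0\}$. \emph{The conjecture is false.}

\begin{theorem}\label{thmB}
If $\sup_{0<r<1}\|\operatorname{Re}\psi(r\zeta)\|<\infty$ for almost every $\zeta$ on the unit circle, then the range of $W$ is all of $\mathcal L(\theta)$. This holds in particular if $\operatorname{Re}\psi(0)$ is of trace class.
\end{theorem}

\begin{corollary}\label{corC}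
Let $\mathcal C$ be infinite dimensional and let $\mathcal I$ be a two-sided ideal of compact operators on $\mathcal C$. The implication
\[
\operatorname{Re}\psi(0)\in\mathcal I\quad\Longrightarrow\quad\text{the range of }W\text{ is }\mathcal L(\theta)
\]
holds for all $\psi$ if and only if $\mathcal I$ is contained in the trace class.
\end{corollary}

\subsection{The idea of the counterexample}

We take $\psi(z)=A(1+zV)(1-zV)^{-1}A$ with $V$ unitary and $A=Q^{1/2}$. Section~\ref{secmodel} translates the problem into two statements about orbits. The elements of $\mathcal L(\psi)$ are the series $\sum_n(AV^nx)z^n$. So there are no nonzero square summable elements if $V$ is a direct sum of unitaries of finite order, because then the orbits return. On the other hand, let $J=(1-Q)(1+Q)^{-1}$. Then $\mathcal L(\theta)\ne\{0\}$ as soon as some orbit of the \emph{damped} transformation $JV$ that starts in the range of $A$ does not tend to zero. So we want all orbits $V^nx$ to return again and again, but $(JV)^nc$ not to tend to $0$ for some $c$ in the range of $A$.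

Damping should destroy recurrence without destroying the vector. The mechanism is a slow rotation by a quarter turn from a direction $t$ that is hardly damped to a direction $b$ that is damped. Undamped, the vector arrives at $b$ and is sent back. Damped, its $b$-component is kept small throughout the rotation, and the vector stays near $t$ and moves on (Section~\ref{secturn}). One quarter turn costs little if the eigenvalues of $Q$ in the directions $b$ have a large \emph{sum}. They may individually be as small as we like. The divergence of $\sum s_n$ makes infinitely many quarter turns at summable total cost possible.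

\section{Two spaces with range norms}\label{secprelim}

We recall what is needed about range norms and kernels. If $S$ is self-adjoint, then
\begin{equation}\label{rangeip}
\langle h,S^2k\rangle_{\operatorname{ran}S}=\langle h,k\rangle\qquad(h\in\operatorname{ran}S).
\end{equation}
Indeed, write $h=Sl$ with $l\perp\ker S$. Since $Sk\perp\ker S$, the left side is $\langle l,Sk\rangle=\langle Sl,k\rangle$.

A Hilbert space $\mathcal K$ of $\mathcal C$-valued functions in the disk has reproducing kernel $K(z,w)$ if $K(\cdot,w)c\in\mathcal K$ and $\langle f,K(\cdot,w)c\rangle_{\mathcal K}=\langle f(w),c\rangle$ for all $f\in\mathcal K$, $|w|<1$ and $c\in\mathcal C$. The kernel determines the space. Two standard facts will be used.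

\begin{enumerate}
\item[(K1)] If $K(z,w)=\Phi(z)\Phi(w)^*$ with operators $\Phi(z)$ on $\mathcal C$, then $\mathcal K=\{\Phi(\cdot)x:x\in\mathcal C\}$.
\item[(K2)] A function $f$ belongs to $\mathcal K$ with $\|f\|_{\mathcal K}^2\le\gamma$ if and only if $\bigl|\sum_i\langle f(z_i),c_i\rangle\bigr|^2\le\gamma\sum_{i,j}\langle K(z_i,z_j)c_j,c_i\rangle$ for all finite families $z_i$ in the disk and $c_i\in\mathcal C$.
\end{enumerate}

\begin{lemma}\label{kernels}
The reproducing kernels of $\mathcal H(B)$ and $\mathcal L(\psi)$ are, respectively,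
\[
\frac{1-B(z)B(w)^*}{1-z\bar w}\qquad\text{and}\qquad K(z,w)=\frac12\,\frac{\psi(z)+\psi(w)^*}{1-z\bar w}.
\]
\end{lemma}

\begin{proof}
Let $k_wc=c/(1-z\bar w)$, so that $\langle f,k_wc\rangle=\langle f(w),c\rangle$ for $f\in\mathcal C(z)$. Then $M^*k_wc=k_wB(w)^*c$. By \eqref{rangeip} with $S=(I-MM^*)^{1/2}$, the kernel of $\mathcal H(B)$ is given by $(I-MM^*)k_wc$, which is the first formula. The identity $(1+B)\psi=1-B$ gives
\[
(1+B(z))(\psi(z)+\psi(w)^*)(1+B(w)^*)=(1-B(z))(1+B(w)^*)+(1+B(z))(1-B(w)^*),
\]
and the right side is $2(1-B(z)B(w)^*)$. Multiplication by $1+B$ is an isometry of $\mathcal L(\psi)$ onto $\mathcal H(B)$ and $1+B(z)$ is invertible for each $z$, so the kernel of $\mathcal L(\psi)$ is the second formula.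
\end{proof}

The next lemma replaces the definition of the overlapping space by one symmetric to that of $\mathcal H(B)$.

\begin{lemma}\label{overlaplemma}
The overlapping space $\mathcal L(\theta)$ is $\operatorname{ran}(I-M^*M)^{1/2}$ with the range norm. Hence, for $u\in\mathcal C(z)$ and $f\in\mathcal L(\theta)$,
\begin{equation}\label{test}
\langle f,(I-M^*M)u\rangle_{\mathcal L(\theta)}=\langle f,u\rangle_{\mathcal C(z)},\qquad
\|(I-M^*M)u\|^2_{\mathcal L(\theta)}=\|u\|^2-\|Bu\|^2 .
\end{equation}
The elements $(I-M^*M)u$ with $u$ a polynomial are dense in $\mathcal L(\theta)$, and $\mathcal L(\theta)\ne\{0\}$ if and only if $M$ is not isometric. Moreover, for $h\in\mathcal H(B)$ one has $M^*h\in\mathcal L(\theta)$ and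
\begin{equation}\label{mstar}
\|M^*h\|^2_{\mathcal L(\theta)}=\|h\|^2_{\mathcal H(B)}-\|h\|^2 .
\end{equation}
\end{lemma}

\begin{proof}
Let $D=(I-M^*M)^{1/2}$ and $D_*=(I-MM^*)^{1/2}$. From $MD^2=D_*^2M$ one gets $MD=D_*M$ by approximating the square root by polynomials. Taking adjoints, $DM^*=M^*D_*$.

Let $f=Dk$ with $k\perp\ker D$. Then $Mf=D_*Mk\in\mathcal H(B)$. Also $Mk\perp\ker D_*$: if $D_*l=0$, then $DM^*l=M^*D_*l=0$, so $\langle Mk,l\rangle=\langle k,M^*l\rangle=0$. Hence $\|Mf\|_{\mathcal H(B)}=\|Mk\|$ and
\[
\|f\|^2+\|Mf\|^2_{\mathcal H(B)}=\|Dk\|^2+\|Mk\|^2=\|k\|^2=\|f\|^2_{\operatorname{ran}D}.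
\]
Conversely, if $f\in\mathcal C(z)$ and $Mf=D_*k$, then $f=D^2f+M^*Mf=D(Df+M^*k)\in\operatorname{ran}D$. This proves the first assertion. Now \eqref{test} is \eqref{rangeip} with $S=D$. If $f\in\mathcal L(\theta)$ is orthogonal to $(I-M^*M)u$ for all polynomials $u$, then $\langle f,u\rangle=0$ for all polynomials, so $f=0$. The space is $\{0\}$ exactly when $D=0$.

Finally let $h=D_*k$ with $k\perp\ker D_*$. Exchanging $M$ and $M^*$ in the argument above gives $M^*h=DM^*k$ with $M^*k\perp\ker D$. So $\|M^*h\|^2_{\mathcal L(\theta)}=\|M^*k\|^2=\|k\|^2-\|D_*k\|^2$, which is \eqref{mstar}.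
\end{proof}

\begin{proposition}\label{isometry}
If $f\in\mathcal L(\psi)$ is square summable, then $(I+T)f\in\mathcal L(\theta)$ and $\|(I+T)f\|_{\mathcal L(\theta)}=\|f\|_{\mathcal L(\psi)}$.
\end{proposition}

\begin{proof}
Put $h=(1+B)f=f+Mf$. Then $h\in\mathcal H(B)$ with $\|h\|_{\mathcal H(B)}=\|f\|_{\mathcal L(\psi)}$, and $(I+T)f=M^*h+(I-M^*M)f$ lies in $\mathcal L(\theta)$. By \eqref{mstar} and \eqref{test} its norm squared is
\[
\|h\|^2_{\mathcal H(B)}-\|h\|^2+2\operatorname{Re}\langle M^*h,f\rangle+\|f\|^2-\|Mf\|^2 .
\]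
Here $\|h\|^2=\|f\|^2+2\operatorname{Re}\langle f,Mf\rangle+\|Mf\|^2$ and $\operatorname{Re}\langle M^*h,f\rangle=\operatorname{Re}\langle f,Mf\rangle+\|Mf\|^2$, so everything cancels except $\|h\|^2_{\mathcal H(B)}$.
\end{proof}

\section{Two orbits of a unitary operator}\label{secmodel}

Let $Q\ge0$ be an operator on $\mathcal C$, let $A=Q^{1/2}$, let $V$ be unitary on $\mathcal C$, and put
\begin{equation}\label{model}
\psi(z)=A(1+zV)(1-zV)^{-1}A,\qquad\psi(0)=Q .
\end{equation}
For such $\psi$ both $\mathcal L(\psi)$ and the defect of $M$ on constants can be read off from orbits.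

\begin{proposition}\label{modelprop}
Let $\psi$ be given by \eqref{model}.
\begin{enumerate}
\item[(a)] $\operatorname{Re}\psi(z)\ge0$ for $|z|<1$, and $\mathcal L(\psi)$ consists of the series $\sum_{n\ge0}(AV^nx)z^n$ with $x\in\mathcal C$.
\item[(b)] Let $J=(1-Q)(1+Q)^{-1}$ and $P=2A(1+Q)^{-1}$. Then $J^2+P^2=1$ and
\begin{equation}\label{Bformula}
B(z)=J-zPV(1-zJV)^{-1}P .
\end{equation}
For a constant $u_0\in\mathcal C$,
\begin{equation}\label{defect}
\|u_0\|^2-\|Bu_0\|^2_{\mathcal C(z)}=\lim_{n\to\infty}\|x_n\|^2,\qquad x_1=Pu_0,\quad x_{n+1}=JVx_n,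
\end{equation}
and $\|x_n\|$ is nonincreasing.
\item[(c)] If $V$ is an orthogonal direct sum of unitaries each of which has some positive power equal to the identity, then the only square summable element of $\mathcal L(\psi)$ is $0$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Put $\Phi(z)=A(1-zV)^{-1}$. Since $VV^*=1$,
\[
(1+zV)(1-\bar wV^*)+(1-zV)(1+\bar wV^*)=2(1-z\bar w).
\]
Multiplying by $\Phi(z)$ on the left and by $\Phi(w)^*$ on the right gives $\psi(z)+\psi(w)^*=2(1-z\bar w)\Phi(z)\Phi(w)^*$. For $w=z$ this shows $\operatorname{Re}\psi(z)\ge0$. By Lemma~\ref{kernels}, $K(z,w)=\Phi(z)\Phi(w)^*$, and (K1) gives the elements $\Phi(z)x=\sum_n(AV^nx)z^n$.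

(b) Put $G=1+Q$, so that $J=2G^{-1}-1=1-2QG^{-1}$ and $P=2AG^{-1}$. These are commuting self-adjoint operators, and $(1-Q)^2+4Q=(1+Q)^2$ gives $J^2+P^2=1$. In particular $\|JV\|\le1$ and $1-zJV$ is invertible for $|z|<1$. Since $(1+zV)(1-zV)^{-1}=1+2zV(1-zV)^{-1}$,
\[
1+\psi(z)=G+(2zAV)(1-zV)^{-1}A .
\]
The Woodbury identity
\[
(G+XZ^{-1}Y)^{-1}=G^{-1}-G^{-1}X(Z+YG^{-1}X)^{-1}YG^{-1}
\]
applies with $X=2zAV$, $Z=1-zV$, $Y=A$, because $Z+YG^{-1}X=1-z(1-2QG^{-1})V=1-zJV$ is invertible. So
\[
B(z)=2(1+\psi(z))^{-1}-1=2G^{-1}-1-4zG^{-1}AV(1-zJV)^{-1}AG^{-1},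
\]
which is \eqref{Bformula}. The coefficients of $Bu_0$ are therefore $y_0=Ju_0$ and $y_n=-PV(JV)^{n-1}Pu_0=-PVx_n$ for $n\ge1$. From $J^2+P^2=1$ we get
\[
\|y_0\|^2+\|x_1\|^2=\|u_0\|^2,\qquad\|y_n\|^2+\|x_{n+1}\|^2=\|Vx_n\|^2=\|x_n\|^2 .
\]
Hence $\|x_n\|$ is nonincreasing, $\|u_0\|^2-\sum_{i\le n}\|y_i\|^2=\|x_{n+1}\|^2$, and \eqref{defect} follows.

(c) Let $f=\sum(AV^nx)z^n$ be square summable. Then $\|AV^nx\|\to0$. Fix $m\ge0$ and $\varepsilon>0$. Choose $x'$ in the sum of finitely many of the summands with $\|V^mx-x'\|<\varepsilon$, and $q\ge1$ with $V^qx'=x'$. For every $j\ge1$,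
\[
\|AV^{jq}V^mx-AV^mx\|\le\|A\|\bigl(\|V^{jq}(V^mx-x')\|+\|x'-V^mx\|\bigr)\le2\varepsilon\|A\| .
\]
Letting $j\to\infty$ gives $\|AV^mx\|\le2\varepsilon\|A\|$. As $\varepsilon$ and $m$ were arbitrary, $f=0$.
\end{proof}

The number $\|x_n\|^2-\|x_{n+1}\|^2=\|PVx_n\|^2$ is the loss in one step, so $JV$ is the motion $V$ with damping. In an eigendirection of $Q$ with eigenvalue $q\le1$ the damping factor is
\begin{equation}\label{jfun}
j(q)=\frac{1-q}{1+q},\qquad 1-2q\le j(q)\le1-q\qquad(0\le q\le1).
\end{equation}

To prove Theorem~\ref{thmA} we need $V$ as in (c) such that the damped orbit $x_n$ in \eqref{defect} does not tend to zero for some $u_0$.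

\section{A damped quarter turn}\label{secturn}

Here is the mechanism in a plane with orthonormal basis $t,b$. Rotate $t$ by a quarter turn in $d\ge2$ equal steps of angle $\pi/(2d)$. Without damping it arrives at $b$. Now delete the $b$-component after every step (this is the damping factor $j(1)=0$). What remains after $d$ steps is $\cos^d(\pi/2d)\,t$, and
\[
\cos^d\frac{\pi}{2d}\ \ge\ \Bigl(1-\frac{\pi^2}{8d^2}\Bigr)^d\ \ge\ 1-\frac{\pi^2}{8d}\ \longrightarrow\ 1\qquad(d\to\infty).
\]
So with many steps the vector stays near $t$. Deletion is not available to us: $Q$ must be compact, so the damping factors on $b$ tend to $1$. But we may turn more slowly where the damping is weaker. Suppose the damping factor at a step is $j(a)$ and the angle is $ca$. If the $b$-component is at most $c$ before the step and the $t$-component is at most $1$, then rotation raises the $b$-component to at most $c+ca=c(1+a)$, and the factor $j(a)\le1-a$ brings it back below $c$. So the $b$-component never exceeds $c$. We also admit a small damping $j(\tau)$ of $t$, since $Q$ will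 not vanish there.

\begin{lemma}\label{turn}
Let $c>0$, and let $a_k,\tau_k\in[0,1]$ and $\kappa_k=ca_k\in[0,\pi/2]$ for $1\le k\le d$. Put $\xi_0=1$, $\eta_0=0$ and
\[
\xi_k=j(\tau_k)\bigl(\cos\kappa_k\,\xi_{k-1}-\sin\kappa_k\,\eta_{k-1}\bigr),\qquad
\eta_k=j(a_k)\bigl(\sin\kappa_k\,\xi_{k-1}+\cos\kappa_k\,\eta_{k-1}\bigr).
\]
Let $\delta_k=\sum_{i\le k}\bigl(2\tau_i+\frac12\kappa_i^2+c\kappa_i\bigr)$. If $\delta_d<1$, then for $0\le k\le d$
\[
0\le\eta_k\le c,\qquad 1-\delta_k\le\xi_k\le1 .
\]
If $\sum_{k\le d}\kappa_k=\pi/2$, then $\delta_d\le2\sum_{k\le d}\tau_k+\frac{3\pi}4c$.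
\end{lemma}

\begin{proof}
The inequalities hold for $k=0$. Assume them for $k-1$; in particular $\xi_{k-1}>0$. Let $y=\cos\kappa_k\,\xi_{k-1}-\sin\kappa_k\,\eta_{k-1}$. Then $y\le\xi_{k-1}\le1$ and
\[
y\ge\bigl(1-\tfrac12\kappa_k^2\bigr)\xi_{k-1}-\kappa_kc\ge\xi_{k-1}-\tfrac12\kappa_k^2-c\kappa_k\ge1-\delta_k+2\tau_k>0 .
\]
By \eqref{jfun}, $\xi_k=j(\tau_k)y$ satisfies $\xi_k\le y\le1$ and $\xi_k\ge y-2\tau_ky\ge y-2\tau_k\ge1-\delta_k$. Also $\eta_k\ge0$ and
\[
\eta_k\le(1-a_k)(\kappa_k+c)=(1-a_k)(1+a_k)c\le c .
\]
The last assertion follows from $\kappa_k\le c$, which gives $\frac12\kappa_k^2+c\kappa_k\le\frac32c\kappa_k$.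
\end{proof}

A full quarter turn needs $c=\pi/(2\sum a_k)$. Apart from the contribution of the $\tau_k$, the loss is therefore at most a constant divided by $\sum a_k$.

\section{The counterexample}\label{secproof}

In this section we prove Theorem~\ref{thmA}. Let $(s_n)$ be as there. All $s_n$ are positive, because a nonincreasing sequence of nonnegative numbers with divergent sum has no zero term.

\subsection{The operator $Q$ and the blocks}

Let $\mathcal C$ have orthonormal basis $\{t_k,b_k:k\ge1\}$. We think of the $t_k$ and the $b_k$ as two rails: damping is weak and summable along the $t$-rail, and of non-summable total strength along the $b$-rail. Put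
\[
\tau_k=\min(s_{2k-1},2^{-k-4}),\qquad a_k=\min(1,s_{2k}),\qquad Qt_k=\tau_kt_k,\qquad Qb_k=a_kb_k .
\]
List the eigenvalues of $Q$ as $d_{2k-1}=\tau_k$, $d_{2k}=a_k$. Then $d_n\le s_n\to0$, so $Q$ is compact. If $d_i>s_n$, then $s_i>s_n$ and $i<n$. So at most $n-1$ eigenvalues exceed $s_n$, and $s_n(Q)\le s_n$.

By monotonicity $2\sum_ks_{2k}\ge\sum_{n\ge2}s_n=\infty$, and only finitely many $s_n$ exceed $1$, so $\sum a_k=\infty$. We may therefore choose $0=k_0<k_1<k_2<\cdots$ such that the blocks $I_N=\{k_{N-1}+1,\dots,k_N\}$, $N\ge1$, satisfy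
\[
S_N:=\sum_{k\in I_N}a_k\ge2^{N+3}.
\]
Apart from the positivity of the $s_n$, this is the only place where the divergence of $\sum s_n$ is used. Put
\[
c_N=\frac{\pi}{2S_N},\qquad\kappa_k=c_Na_k\quad(k\in I_N).
\]
Then $\sum_{k\in I_N}\kappa_k=\pi/2$ and $\kappa_k\le c_N\le\pi2^{-N-4}$. Since $k_{N-1}\ge N-1$, also $\sum_{k\in I_N}\tau_k\le\sum_{k\ge N}2^{-k-4}=2^{-N-3}$. So the loss in Lemma~\ref{turn} for the block $I_N$ is at most
\begin{equation}\label{eps}
\varepsilon_N:=2\sum_{k\in I_N}\tau_k+\frac{3\pi}4c_N\le\Bigl(\frac14+\frac{3\pi^2}{64}\Bigr)2^{-N}<\frac34\,2^{-N},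
\end{equation}
because $3\pi^2<32$.

\subsection{The unitary $V$}

We put $V=R\Sigma$. Here $R$ rotates each plane $\operatorname{span}\{t_k,b_k\}$,
\[
Rt_k=\cos\kappa_k\,t_k+\sin\kappa_k\,b_k,\qquad Rb_k=-\sin\kappa_k\,t_k+\cos\kappa_k\,b_k ,
\]
and $\Sigma$ permutes the basis (Figure~\ref{fig}):
\begin{align*}
\Sigma t_k&=t_{k+1}; & \Sigma b_k&=b_{k+1}\ \text{ if $k,k+1$ lie in the same block};\\
\Sigma b_{k_1}&=t_1; & \Sigma b_{k_N}&=b_{k_{N-2}+1}\quad(N\ge2).
\end{align*}
So the last $b$ of $I_N$ is sent to the first $b$ of $I_{N-1}$ if $N\ge2$, and the last $b$ of $I_1$ to $t_1$. Every basis vector is hit exactly once: $t_1$ by $b_{k_1}$, $t_{k+1}$ by $t_k$, the first $b$ of $I_N$ by the last $b$ of $I_{N+1}$, and every other $b_k$ by $b_{k-1}$. Hence $V$ is unitary.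

\begin{figure}[ht]
\centering
\begin{tikzpicture}[>=stealth,x=1.5cm,y=1.3cm]
\foreach \k in {1,...,6}{
 \node (t\k) at (\k,1) {$t_{\k}$};
 \node (b\k) at (\k,0) {$b_{\k}$};
}
\foreach \k/\l in {1/2,2/3,3/4,4/5,5/6} \draw[->] (t\k)--(t\l);
\draw[->] (t6)--(6.8,1);
\foreach \k/\l in {1/2,3/4,5/6} \draw[->] (b\k)--(b\l);
\draw[->] (b2)--(t1);
\draw[->] (b4) to[out=-125,in=-55] (b1);
\draw[->] (b6) to[out=-125,in=-55] (b3);
\draw[->,dashed] (6.8,-0.75) to[out=180,in=-55] (b5);
\draw[dotted] (2.5,1.5)--(2.5,-0.2);
\draw[dotted] (4.5,1.5)--(4.5,-0.2);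
\node at (1.5,1.5) {$I_1$};
\node at (3.5,1.5) {$I_2$};
\node at (5.5,1.5) {$I_3$};
\end{tikzpicture}
\caption{The permutation $\Sigma$, drawn schematically for blocks of length two (the actual blocks are longer). The upper rail runs to the right without interruption. On the lower rail the last vector of each block is sent back to the first vector of the preceding block, and for the first block to $t_1$. The operator $V$ is $\Sigma$ followed by a small rotation in each vertical plane $\operatorname{span}\{t_k,b_k\}$; the angles add up to a quarter turn in each block.}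
\label{fig}
\end{figure}

An undamped vector that enters a block along one of the rails has a closed orbit, up to sign. If it enters $I_N$, $N\ge2$, along the upper rail, it has turned to the lower rail at the end of $I_N$. It is sent back to the lower rail of $I_{N-1}$, turns there to the upper rail, and reenters $I_N$ with the opposite sign.

\begin{lemma}\label{finiteorder}
$V$ is an orthogonal direct sum of unitaries on finite-dimensional spaces, each of which has some positive power equal to the identity.
\end{lemma}

\begin{proof}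
For $k\in I_N$ let $\Theta_k=\sum_{i\in I_N,\,i\le k}\kappa_i$ and
\[
\alpha_k=\cos\Theta_k\,t_k+\sin\Theta_k\,b_k,\qquad\beta_k=-\sin\Theta_k\,t_k+\cos\Theta_k\,b_k .
\]
The vectors $\alpha_k,\beta_k$, $k\ge1$, form an orthonormal basis of $\mathcal C$. If $k$ and $k+1$ lie in the same block, then $\Sigma$ moves $t_k,b_k$ to $t_{k+1},b_{k+1}$ and $R$ adds $\kappa_{k+1}$ to the angle, so
\[
V\alpha_k=\alpha_{k+1},\qquad V\beta_k=\beta_{k+1}.
\]
At the end of a block $\Theta_{k_N}=\pi/2$, so $\alpha_{k_N}=b_{k_N}$ and $\beta_{k_N}=-t_{k_N}$. At the first index $k$ of a block $\Theta_k=\kappa_k$, so $Rt_k=\alpha_k$ and $Rb_k=\beta_k$. Hence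
\[
V\alpha_{k_1}=Rt_1=\alpha_1,\qquad
V\alpha_{k_N}=Rb_{k_{N-2}+1}=\beta_{k_{N-2}+1}\ (N\ge2),
\]
\[
V\beta_{k_N}=-Rt_{k_N+1}=-\alpha_{k_N+1}\quad(N\ge1).
\]
Therefore $V$ cycles, up to sign, the given basis vectors of each of the spaces
\[
E_1=\operatorname{span}\{\alpha_k:k\in I_1\},\qquad
E_N=\operatorname{span}\bigl(\{\alpha_k:k\in I_N\}\cup\{\beta_k:k\in I_{N-1}\}\bigr)\quad(N\ge2).
\]
On $E_N$ we have $V^{2m}=1$ with $m=\dim E_N$. These spaces are mutually orthogonal and together span $\mathcal C$.
\end{proof}

Let $\psi$ be given by \eqref{model}. By Lemma~\ref{finiteorder} and Proposition~\ref{modelprop}(c), the only square summable element of $\mathcal L(\psi)$ is $0$. By (W2), $W=0$.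

\subsection{The damped orbit survives}

It remains to show $\mathcal L(\theta)\ne\{0\}$. By Lemma~\ref{overlaplemma} and \eqref{defect} it suffices to find $u_0$ for which $\|x_n\|$ does not tend to zero. Take $u_0=b_{k_1}$. Then $x_1=pb_{k_1}$ with $p=2a_{k_1}^{1/2}/(1+a_{k_1})>0$, and $\Sigma x_1=pt_1$: the vector is launched at the beginning of the upper rail. Recall $x_{n+1}=JR\Sigma x_n$ with $Jt_k=j(\tau_k)t_k$ and $Jb_k=j(a_k)b_k$.

We follow only the component of $x_{n+1}$ in the foremost plane $\operatorname{span}\{t_n,b_n\}$. What has been sent back along the lower rail could disturb this component only by catching up with the front. That does not happen, because nothing gets ahead of the front and what lies behind it advances by at most one index per step.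

\begin{lemma}[Front property]\label{front}
For $n\ge1$, $x_{n+1}\in\Pi_n:=\operatorname{span}\{t_k,b_k:k\le n\}$.
\end{lemma}

\begin{proof}
The operators $R$ and $J$ preserve each plane $\operatorname{span}\{t_k,b_k\}$. So $x_2=pJRt_1\in\Pi_1$. The permutation $\Sigma$ raises the index by at most one, so $x_{n+1}\in\Pi_n$ implies $x_{n+2}=JR\Sigma x_{n+1}\in\Pi_{n+1}$.
\end{proof}

Let $p\xi_n$ and $p\eta_n$ be the coefficients of $x_{n+1}$ at $t_n$ and $b_n$ for $n\ge1$, and put $\xi_0=1$. The coefficient of $\Sigma x_n$ at $t_n$ is $p\xi_{n-1}$. For $n=1$ this is $\Sigma x_1=pt_1$, and for $n\ge2$ it holds because $t_n=\Sigma t_{n-1}$. Let $p\eta_n^{\rm in}$ be the coefficient of $\Sigma x_n$ at $b_n$.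
\begin{itemize}
\item If $n-1$ and $n$ lie in the same block, then $b_n=\Sigma b_{n-1}$ and $\eta_n^{\rm in}=\eta_{n-1}$.
\item If $n=k_{N-1}+1$ is the first index of $I_N$, then $\eta_n^{\rm in}=0$. For $n=1$ this holds because $\Sigma x_1=pt_1$. For $n\ge2$ we have $b_n=\Sigma b_{k_{N+1}}$, and the coefficient of $x_n\in\Pi_{n-1}$ at $b_{k_{N+1}}$ vanishes because $k_{N+1}>k_{N-1}=n-1$.
\end{itemize}
Applying $JR$ in the $n$-th plane we obtain
\[
\xi_n=j(\tau_n)\bigl(\cos\kappa_n\,\xi_{n-1}-\sin\kappa_n\,\eta^{\rm in}_n\bigr),\qquad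
\eta_n=j(a_n)\bigl(\sin\kappa_n\,\xi_{n-1}+\cos\kappa_n\,\eta^{\rm in}_n\bigr).
\]
Within the block $I_N$ this is the recursion of Lemma~\ref{turn} with $c=c_N$ and starting values $\xi_{k_{N-1}}$ and $0$ instead of $1$ and $0$. The recursion is linear, so if $\xi_{k_{N-1}}>0$ we may divide by it and apply the lemma. By \eqref{eps} the total loss is at most $\varepsilon_N<1$. So, by induction on $N$, every $\xi_{k_N}$ is positive and
\[
\xi_{k_N}\ge(1-\varepsilon_N)\,\xi_{k_{N-1}}\qquad(N\ge1).
\]
Since $\xi_{k_0}=1$, \eqref{eps} gives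
\[
\xi_{k_N}\ge\prod_{i\le N}(1-\varepsilon_i)\ge1-\sum_{i\le N}\varepsilon_i\ge\frac14 .
\]
Hence $\|x_{k_N+1}\|\ge p/4$ for every $N$, and the limit in \eqref{defect} is at least $p^2/16>0$. So $M$ is not isometric, and $\mathcal L(\theta)\ne\{0\}$. This completes the proof of Theorem~\ref{thmA}. \qed

\begin{remark}
Imposing the hypothesis on $\theta(0)$ as well would not save the conjecture. By \eqref{test}, for a constant $c$ the element $(I-M^*M)c$ reproduces the value at $0$ in $\mathcal L(\theta)$. Comparing with the kernel of $\mathcal L(\theta)$ given by Lemma~\ref{kernels}, applied to $\theta$, we get $\langle\operatorname{Re}\theta(0)c,c\rangle=\langle(I-M^*M)c,c\rangle=\|c\|^2-\|Bc\|^2$. In the example this is at most $\|Pc\|^2$ by \eqref{defect}. So $\operatorname{Re}\theta(0)\le P^2=4Q(1+Q)^{-2}\le4Q$, and $s_n(\operatorname{Re}\theta(0))\le4s_n(Q)$.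
\end{remark}

\section{Bounded boundary values give full range}\label{secB}

We prove Theorem~\ref{thmB}. Let $\mathbb T$ be the unit circle and $m$ its normalized Lebesgue measure. The range $\mathcal R$ of $W$ is closed, because $W$ is a partial isometry. By Lemma~\ref{overlaplemma} it suffices to show $g=(I-M^*M)u\in\mathcal R$ for every polynomial $u$. Fix $u$, and put $v=(1+B)u\in\mathcal C(z)$.

The plan is this. If $f\in\mathcal L(\psi)$ is square summable, then (W1) and \eqref{test} give
\begin{equation}\label{pairing}
\langle Wf,g\rangle_{\mathcal L(\theta)}=\langle(I+T)f,u\rangle_{\mathcal C(z)}=\langle f,(I+M)u\rangle_{\mathcal C(z)}=\langle f,v\rangle_{\mathcal C(z)} .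
\end{equation}
We shall express $\|g\|^2_{\mathcal L(\theta)}$ as an integral over $\mathbb T$ involving the boundary values $w(\zeta)$ of $\operatorname{Re}\psi$. Then we use $w$ to construct square summable $f$ for which \eqref{pairing} comes arbitrarily close to the bound given by the Cauchy--Schwarz inequality.

\subsection{The norm of $g$ as a boundary integral}

Let $\mathcal C_0$ be the smallest closed subspace of $\mathcal C$ that contains the coefficients of $u$ and is invariant under all coefficients of $\psi$ and their adjoints. It is separable, and it reduces every $\psi(z)$ and hence every $B(z)$. So $v$ and $Bu$ have coefficients in $\mathcal C_0$.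

For $c\in\mathcal C_0$ the function $\langle\operatorname{Re}\psi(z)c,c\rangle$ is nonnegative and harmonic, so by Fatou's theorem it has finite radial limits almost everywhere. Let $\mathcal D$ be a countable dense subset of $\mathcal C_0$ closed under addition and under multiplication by elements of $\mathbb Q+i\mathbb Q$. By polarization, for almost every $\zeta$ the limits of $\langle\operatorname{Re}\psi(r\zeta)c,d\rangle$ as $r\to1$ exist for all $c,d\in\mathcal D$. By hypothesis $\sup_r\|\operatorname{Re}\psi(r\zeta)\|<\infty$ for almost every $\zeta$, so the limits then exist for all $c,d\in\mathcal C_0$. That is, for almost every $\zeta$, $\operatorname{Re}\psi(r\zeta)|_{\mathcal C_0}$ converges weakly to an operator $w(\zeta)\ge0$ on $\mathcal C_0$. The function $w$ is weakly measurable, and $\|w(\zeta)\|$ is measurable as a supremum over pairs in $\mathcal D$.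

Square summable power series with coefficients in the separable space $\mathcal C_0$ have radial limits in norm almost everywhere, and their norm is the $L^2(\mathbb T;\mathcal C_0)$ norm of the boundary function. We write $v(\zeta)$ and $(Bu)(\zeta)$ for the boundary values. From $\psi(1+B)=1-B$, for $|z|<1$,
\[
(1+B^*)(\operatorname{Re}\psi)(1+B)=\tfrac12\bigl[(1+B^*)(1-B)+(1-B^*)(1+B)\bigr]=1-B^*B .
\]
Hence
\begin{equation}\label{pointwise}
\langle\operatorname{Re}\psi(z)v(z),v(z)\rangle=\|u(z)\|^2-\|B(z)u(z)\|^2 .
\end{equation}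
Let $z=r\zeta$ and $r\to1$. For almost every $\zeta$ the operators on the left are bounded and converge weakly and the vectors converge in norm, so the left side tends to $\langle w(\zeta)v(\zeta),v(\zeta)\rangle$, while the right side tends to $\|u(\zeta)\|^2-\|(Bu)(\zeta)\|^2$. Equating the limits, integrating over $\mathbb T$ and using \eqref{test}, we get
\begin{equation}\label{gnorm}
\int_{\mathbb T}\langle wv,v\rangle\,dm=\|u\|^2-\|Bu\|^2=\|g\|^2_{\mathcal L(\theta)} .
\end{equation}

\subsection{Square summable elements of $\mathcal L(\psi)$}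

In view of \eqref{gnorm} one would like to take for $f$ the projection of $wv$ on the square summable power series, but $wv$ need not be square integrable. So we cut off. For $\rho>0$ let
\[
F_\rho=\{\zeta\in\mathbb T:\|w(\zeta)\|\le\rho\},\qquad I_\rho=\int_{F_\rho}\langle wv,v\rangle\,dm .
\]
Then $\chi_{F_\rho}wv\in L^2(\mathbb T;\mathcal C_0)$, and
\[
f_\rho(z)=\int_{F_\rho}\frac{w(\zeta)v(\zeta)}{1-z\bar\zeta}\,dm(\zeta)
\]
is its projection on the square summable power series. So $f_\rho\in\mathcal C(z)$.

\begin{lemma}\label{inL}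
$f_\rho\in\mathcal L(\psi)$ and $\|f_\rho\|^2_{\mathcal L(\psi)}\le I_\rho$.
\end{lemma}

\begin{proof}
We verify the condition in (K2) with $\gamma=I_\rho$. The function $f_\rho$ has values in $\mathcal C_0$, and $\mathcal C_0$ reduces all $K(z,z')$. So replacing each $c_i$ by its projection on $\mathcal C_0$ does not change the left side of the inequality in (K2) and does not increase the right side. We may assume $c_i\in\mathcal C_0$. Put $p(\zeta)=\sum_ic_i/(1-\bar z_i\zeta)$. By the Cauchy--Schwarz inequality for the forms $\langle w(\zeta)\,\cdot\,,\cdot\,\rangle$,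
\[
\Bigl|\sum_i\langle f_\rho(z_i),c_i\rangle\Bigr|^2=\Bigl|\int_{F_\rho}\langle wv,p\rangle\,dm\Bigr|^2\le I_\rho\int_{\mathbb T}\langle wp,p\rangle\,dm .
\]
It remains to bound the last integral. Let $\psi(z)=\sum\psi_nz^n$. For $z,z'$ in the disk and $|\zeta|=1$ expand
\[
\frac1{(1-z\bar\zeta)(1-\bar z'\zeta)}=\sum_{j,k\ge0}z^j\bar z'^k\zeta^{k-j}.
\]
Let $0<r<1$. Integration against $\psi_nr^n\zeta^n$ keeps the terms with $j=k+n$ and gives $\psi_n(rz)^n/(1-z\bar z')$. Integration against $\psi_n^*r^n\bar\zeta^n$ keeps those with $k=j+n$ and gives $\psi_n^*(r\bar z')^n/(1-z\bar z')$. Summing over $n$,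
\[
\int_{\mathbb T}\frac{\operatorname{Re}\psi(r\zeta)}{(1-z\bar\zeta)(1-\bar z'\zeta)}\,dm(\zeta)=\frac12\,\frac{\psi(rz)+\psi(rz')^*}{1-z\bar z'} .
\]
We use this with $z=z_i$, $z'=z_j$, pair with $c_j$ and $c_i$, and sum. By Fatou's lemma along a sequence $r\to1$,
\[
\int_{\mathbb T}\langle wp,p\rangle\,dm\le\lim_{r\to1}\int_{\mathbb T}\langle\operatorname{Re}\psi(r\zeta)p,p\rangle\,dm=\sum_{i,j}\langle K(z_i,z_j)c_j,c_i\rangle .\qedhere
\]
\end{proof}

\subsection{Conclusion}

By Lemma~\ref{inL} and (W1), $\|Wf_\rho\|_{\mathcal L(\theta)}=\|f_\rho\|_{\mathcal L(\psi)}\le I_\rho^{1/2}$. Since $v$ is itself a square summable power series, \eqref{pairing} gives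
\[
\langle Wf_\rho,g\rangle_{\mathcal L(\theta)}=\langle f_\rho,v\rangle_{\mathcal C(z)}=\int_{F_\rho}\langle wv,v\rangle\,dm=I_\rho .
\]
So the projection of $g$ on $\mathcal R$ has norm at least $I_\rho^{1/2}$ (trivially if $I_\rho=0$). As $\rho\to\infty$ the sets $F_\rho$ increase to $\mathbb T$ up to a null set, and $I_\rho\to\|g\|^2_{\mathcal L(\theta)}$ by monotone convergence and \eqref{gnorm}. Hence the projection of $g$ on $\mathcal R$ has norm $\|g\|_{\mathcal L(\theta)}$, and $g\in\mathcal R$. This proves the first assertion of Theorem~\ref{thmB}.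

\medskip
\noindent\textit{The trace class case.} Let $\operatorname{Re}\psi(0)$ be of trace class. For $c\in\mathcal C$, Harnack's inequality for the nonnegative harmonic function $\langle\operatorname{Re}\psi(z)c,c\rangle$ gives
\[
\langle\operatorname{Re}\psi(z)c,c\rangle\le\frac{1+|z|}{1-|z|}\,\langle\operatorname{Re}\psi(0)c,c\rangle .
\]
Sum over an orthonormal basis of $\mathcal C$ that contains a basis of $\ker\operatorname{Re}\psi(0)$. The basis vectors in the kernel contribute $0$ for every $z$, and only countably many others remain. The sum $h(z)=\operatorname{tr}\operatorname{Re}\psi(z)$ is finite, and its tails are bounded by $\frac{1+|z|}{1-|z|}$ times the tails at $0$. So the sum converges locally uniformly and $h$ is a nonnegative harmonic function. By Fatou's theorem $h$ has finite radial limits almost everywhere. Since $h$ is continuous in the disk and $\operatorname{Re}\psi\ge0$,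
\[
\sup_{0<r<1}\|\operatorname{Re}\psi(r\zeta)\|\le\sup_{0<r<1}h(r\zeta)<\infty\qquad\text{for almost every }\zeta .
\]
This completes the proof of Theorem~\ref{thmB}. \qed

\begin{remark}
The example of Section~\ref{secproof} shows where the hypothesis is needed. There $V$ has an orthonormal basis of eigenvectors $e_i$, with eigenvalues $\lambda_i$, and by the proof of Proposition~\ref{modelprop}(a)
\[
\langle\operatorname{Re}\psi(z)c,c\rangle=(1-|z|^2)\,\|(1-\bar zV^*)^{-1}Ac\|^2=\sum_i\frac{1-|z|^2}{|1-z\lambda_i|^2}\,|\langle Ac,e_i\rangle|^2 .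
\]
This is the Poisson integral of a purely atomic measure, so for each fixed $c$ its radial limit is $0$ almost everywhere. On the other hand, for $u=b_{k_1}$ the right side of \eqref{pointwise} has radial limits almost everywhere, with positive integral $\|u\|^2-\|Bu\|^2$. Thus $\operatorname{Re}\psi(r\zeta)$ disappears in the limit on every fixed vector, but not on the moving vectors $v(r\zeta)$, although these converge in norm. This is possible only because $\|\operatorname{Re}\psi(r\zeta)\|$ is unbounded in $r$ on a set of $\zeta$ of positive measure.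
\end{remark}

\section{Which ideals suffice}

\begin{proof}[Proof of Corollary~\ref{corC}]
If $\mathcal I$ is contained in the trace class, apply Theorem~\ref{thmB}. Otherwise $\mathcal I$ contains a compact operator $S$ whose singular values $s_n$ satisfy $\sum s_n=\infty$; in particular all $s_n$ are positive. Choose a separable infinite-dimensional closed subspace $\mathcal C_1$ of $\mathcal C$ and apply Theorem~\ref{thmA} on $\mathcal C_1$ with the sequence $(s_n)$ to get $\psi_1$ with $\psi_1(0)=Q$. Put $\psi=\psi_1\oplus0$ on $\mathcal C_1\oplus\mathcal C_1^\perp$. On the second summand $B=1$, so multiplication by $B$ is the identity there, and the corresponding spaces $\mathcal H(B)$, $\mathcal L(\psi)$ and overlapping space are $\{0\}$. So $\mathcal L(\psi)$ and $\mathcal L(\theta)$ are those of $\psi_1$: the only square summable element of $\mathcal L(\psi)$ is $0$, $W=0$, and $\mathcal L(\theta)\ne\{0\}$.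

Finally $X=\psi(0)=Q\oplus0$ is self-adjoint and $s_n(X)\le s_n$. It lies in $\mathcal I$ by Calkin's argument. Write $S=\sum_ns_n\langle\cdot,e_n\rangle f_n$ and $X=\sum_nx_n\langle\cdot,e_n'\rangle f_n'$ with orthonormal sequences and $x_n=s_n(X)$. Then
\[
X=\Bigl(\sum_n\frac{x_n}{s_n}\langle\cdot,f_n\rangle f_n'\Bigr)\,S\,\Bigl(\sum_n\langle\cdot,e_n'\rangle e_n\Bigr),
\]
and both outer factors are bounded operators on $\mathcal C$ because $0\le x_n/s_n\le1$. So the implication fails for $\mathcal I$.
\end{proof}

\begin{thebibliography}{9}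
\bibitem{source} The printed mathematics book in which the conjecture is posed.
\end{thebibliography}

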